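# Ideal endpoints of geodesic fields, and why hyperbolic space carries no harmonic unit vector field

## 1. Endpoint maps of a geodesic field and the sets $Z_x$

In this section the curvature is $-1$. Let $\mathbb R^{n,1}$ be $\mathbb R^{n+1}$ with $\langle u,v\rangle=u_1v_1+\dots+u_nv_n-u_{n+1}v_{n+1}$. Hyperbolic space is the sheet
$$H=\{p\in\mathbb R^{n,1}:\langle p,p\rangle=-1,\ p_{n+1}>0\},\qquad T_pH=p^\perp .$$
The unit-speed geodesic with $\gamma(0)=p$, $\gamma'(0)=v$ is $\gamma(t)=\cosh t\,p+\sinh t\,v$. A vector $\xi\ne0$ with $\langle\xi,\xi\rangle=0$, $\xi_{n+1}>0$ is called future null. The sphere at infinity is the set $S\cong S^{n-1}$ of rays $[\xi]$ of future null vectors; its elements are the ideal points. As $t\to\pm\infty$ the geodesic $\gamma$ tends to the ideal points $[p\pm v]$. Any two distinct ideal points are joined by exactly one geodesic.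

The upper half-space with metric $h^{-2}(|dx|^2+dh^2)$, $x\in\mathbb R^{n-1}$, $h>0$, is the same space. With $q=|x|^2+h^2$, the map
$$(x,h)\mapsto p=\tfrac1h N,\qquad N=\big(x,\tfrac{1-q}2,\tfrac{1+q}2\big),$$
satisfies $\langle N,N\rangle=|x|^2-q=-h^2$, $\langle dN,dN\rangle=|dx|^2$ and $\langle N,dN\rangle=-h\,dh$. So $\langle p,p\rangle=-1$ and
$$\langle dp,dp\rangle=\frac{|dx|^2}{h^2}+\frac{2\,dh^2}{h^2}-\frac{dh^2}{h^2}=\frac{|dx|^2+dh^2}{h^2}.$$
It is a bijection onto $H$, since $1/h=p_n+p_{n+1}$ and $x=h(p_1,\dots,p_{n-1})$ recover $(x,h)$. Both directions are rational, so "real-analytic" means the same in both models. The ideal points are $\mathbb R^{n-1}\cup\{\infty\}$, and geodesics are vertical lines and half-circles orthogonal to $h=0$.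

Now let $V$ be a smooth unit vector field on $H$ whose integral curves are geodesics, i.e. $\nabla_VV=0$. Each integral curve is a complete geodesic; it comes from one ideal point and goes to another.

**Definition (endpoint maps, the sets $Z_x$).** For $p\in H$ put
$$F_+(p)=[p+V(p)]\in S,\qquad F_-(p)=[p-V(p)]\in S,$$
the forward and backward endpoints of the integral curve through $p$. For $x\in S$ put
$$Z_x=F_-\big(F_+^{-1}(x)\big)\subset S\setminus\{x\}.$$
So $y\in Z_x$ exactly when the geodesic oriented from $y$ to $x$ is an integral curve of $V$.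

**Example 1.1.** Let $V$ be the field pointing to one ideal point $x_0$. In the half-space model with $x_0=\infty$ it is $V=h\,\partial_h$. Then $Z_{x_0}=S\setminus\{x_0\}$, and $Z_x=\emptyset$ for $x\ne x_0$. For the field pointing away from $x_0$, $Z_x=\{x_0\}$ for all $x\neq x_0$ and $Z_{x_0}=\emptyset$.

**Example 1.2.** In the half-plane ($n=2$) let $V$ be tangent to the half-circles $|y|=r$, oriented from $-r$ to $r$. Then $Z_x=\{-x\}$ for $0<x<\infty$, and $Z_x=\emptyset$ otherwise.

**Example 1.3 (two skew lines at infinity).** Let $n=3$, with coordinates $(X_1,X_2,h)$. For $0<b<a$ take the geodesic from $(a,0)$ to $(0,b)$. Over the point $(1-s)(a,0)+s(0,b)$, $0<s<1$, its height satisfies $h^2=s(1-s)(a^2+b^2)$. With $u=s/(1-s)\in(0,\infty)$ it is parametrized by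
$$X_1=\frac a{1+u},\qquad X_2=\frac{bu}{1+u},\qquad h^2=\frac{u(a^2+b^2)}{(1+u)^2}=uX_1^2+\frac{X_2^2}u .$$
Here $h^2-2X_1X_2=u(a-b)^2/(1+u)^2>0$, so the geodesic lies in
$$U=\{X_1>0,\ X_2>0,\ h^2>2X_1X_2\}.$$
Conversely, at a point of $U$ the quadratic $X_1^2u^2-h^2u+X_2^2=0$ has positive discriminant $h^4-4X_1^2X_2^2$ and two positive roots with product $X_2^2/X_1^2$. If $u$ is a root, then $a=(1+u)X_1$, $b=(1+u)X_2/u$ satisfy $X_2/X_1=ub/a$, so the other root is $ub^2/a^2$. Thus $b<a$ holds exactly for the larger root, and that root depends analytically on the point. So every point of $U$ lies on exactly one geodesic of the family, and their unit tangents form an analytic geodesic unit field on $U$. For $x=(0,b)$ the set $Z_x$ is the ray $\{(a,0):a>b\}$. As $x$ varies, the sets $Z_x$ are pieces of one and the same line.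

These sets will be used as follows. The notes prove that no unit vector field on hyperbolic space is a harmonic map into its unit sphere bundle. The differential equations for such a field lead to a geodesic field that, like Example 1.3, has both endpoint maps nonconstant, with ranks adding up to $n-1$. Example 1.3 shows that this cannot be refuted on an open subset. But on all of $H$ each $Z_x$ is closed in $S\setminus\{x\}$, and its components are forced to run into the point $x$. That turns out to force $V$ to point both ways along one geodesic.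

## 2. Unit fields as maps into the unit sphere bundle

Let $(M,g)$ be a Riemannian manifold and $S(M)\subset T(M)$ its unit tangent sphere bundle. A map $W$ into $S(M)$ with base map $f=\pi\circ W$ is a unit vector field along $f$. The metric $G_s$ on $S(M)$ induced by the Sasaki metric is determined by
$$|dW(e)|^2=|df(e)|^2+|\nabla_eW|^2,$$
with $\nabla$ the covariant derivative along $f$: horizontal part plus vertical part. For $\lambda>0$ let $G_\lambda$ be the metric with $|df(e)|^2+\lambda|\nabla_eW|^2$ instead, so $G_1=G_s$.

A smooth unit field $V$ is a map $V:(M,g)\to(S(M),G_s)$ over the identity, with $\|dV\|^2=\dim M+\|\nabla V\|^2$. It is a *harmonic map* if its tension field $\tau(V)=\operatorname{trace}_g\nabla dV$ vanishes. Equivalently, for every relatively compact open $\Omega\subset M$, $V$ is a critical point of $E_\Omega(V)=\frac12\int_\Omega\|dV\|^2\,d\mathrm{vol}_g$ for all smooth variations of $V$ through smooth maps $M\to S(M)$ supported in $\Omega$. The competing maps need not be vector fields: the base point may move as well.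

**Example 2.1.** On the flat plane $S(\mathbb R^2)=\mathbb R^2\times S^1$ is a Riemannian product. For $V=(\cos\theta,\sin\theta)$ the energy density is $\frac12(2+|\nabla\theta|^2)$, and $V$ is harmonic exactly when the angle $\theta$ is a harmonic function, because the $\mathbb R^2$-component of the map is the identity, which is harmonic. So harmonic unit fields abound on the flat plane.

For $n\ge2$, $c>0$ let $H=(\mathbb R^n_+,g_{\rm hyp})$, where $g_{\rm hyp}=(cy_n)^{-2}\sum dy_i\otimes dy_i$ has curvature $-c^2$:
$$R(X,Y)Z=\nabla_X\nabla_YZ-\nabla_Y\nabla_XZ-\nabla_{[X,Y]}Z=-c^2\big(\langle Y,Z\rangle X-\langle X,Z\rangle Y\big).$$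
For a unit field $V$ write
$$\mathfrak h=V^\perp,\qquad BX=\nabla_XV,\qquad \|B\|^2=\sum_i|Be_i|^2,\qquad \nabla^*\nabla V=-\sum_i(\nabla_{e_i}B)e_i,$$
with $(e_i)$ an orthonormal frame. Since $|V|=1$, $\langle BX,V\rangle=0$, so $\operatorname{im}B\subset\mathfrak h$.

**Theorem 1.** For all $n\ge2$ and $c>0$, no smooth unit vector field on $H$ is a harmonic map $H\to(S(H),G_s)$.

**Theorem 2.** Let $V$ be a real-analytic unit vector field on $H$ with $\nabla_VV=0$ and $B^2=c^2\,\mathrm{Id}$ on $\mathfrak h$. Then $B=\varepsilon c\,\mathrm{Id}$ on $\mathfrak h$ for a sign $\varepsilon$, and all integral curves of $V$ have a common ideal endpoint (forward if $\varepsilon=-1$, backward if $\varepsilon=1$). Conversely, the unit fields pointing to, or away from, a fixed ideal point have these properties.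

**Theorem 3.**
(a) Theorem 1 holds for every complete Riemannian manifold of dimension $n\ge2$ and constant curvature $-c^2$, and for every metric $G_\lambda$, $\lambda>0$, on the unit sphere bundle.
(b) If $n$ is even or $n=3$, no nonempty open subset of $H$ carries a unit vector field that is a harmonic map.
(c) There is no real-analytic unit field on $H$ with $\nabla_VV=0$, $\operatorname{div}V=0$ and $\|\nabla V\|$ bounded along each integral curve.

## 3. First variation: three equations and analyticity

**Lemma 3.1.** Let $M$ have constant curvature $-c^2$ (completeness is not needed), let $\lambda>0$, and let the unit field $V$ be a harmonic map $M\to(S(M),G_\lambda)$. Then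
$$\nabla_VV=0,\qquad \operatorname{div}V=0,\qquad \nabla^*\nabla V=\|B\|^2V. \tag{3.1}$$

**Step 1: differentiate the energy.** Let $X$ and $Z$ be compactly supported vector fields, $Z\perp V$. For small $|t|$ put $f_t(p)=\exp_p(tX(p))$. Let $W_t(p)\in S_{f_t(p)}$ be the normalization of the parallel translate of $V(p)+tZ(p)$ along $s\mapsto\exp_p(sX(p))$ from $s=0$ to $s=t$. Since $|V+tZ|^2=1+t^2|Z|^2\geq1$, this is defined and smooth, and the normalization changes nothing to first order. So $D_tW=Z$ at $t=0$. Outside a compact set $W_t=V$. The energy density is $\frac12\sum_i\big(|df_t(e_i)|^2+\lambda|\nabla_{e_i}W_t|^2\big)$. At $t=0$,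
$$D_t\,df_t(e_i)=\nabla_{e_i}X,\qquad D_t\nabla_{e_i}W=\nabla_{e_i}D_tW+R(X,e_i)V=\nabla_{e_i}Z+R(X,e_i)V,$$
hence
$$\frac{d}{dt}\Big|_0E=\int\operatorname{div}X+\lambda\int\Big(\langle\nabla Z,\nabla V\rangle+\sum_i\langle R(X,e_i)V,\nabla_{e_i}V\rangle\Big).$$
The first integral is $0$. By the curvature formula,
$$\sum_i\langle R(X,e_i)V,\nabla_{e_i}V\rangle=-c^2\sum_i\big(\langle e_i,V\rangle\langle X,\nabla_{e_i}V\rangle-\langle X,V\rangle\langle e_i,\nabla_{e_i}V\rangle\big)=c^2\big(-\langle X,\nabla_VV\rangle+\langle X,V\rangle\operatorname{div}V\big).$$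

**Step 2: move only the base point.** Take $Z=0$ and $X$ arbitrary. Then $\nabla_VV=(\operatorname{div}V)V$. The left side is orthogonal to $V$ and the right side is a multiple of $V$, so both vanish.

**Step 3: move only the vector.** Take $X=0$. Integration by parts gives $\int\langle Z,\nabla^*\nabla V\rangle=0$ for all compactly supported $Z\perp V$, so $\nabla^*\nabla V$ is a multiple of $V$. To find the factor, apply the Laplacian to $\frac12|V|^2=\frac12$:
$$0=\sum_i|\nabla_{e_i}V|^2+\sum_i\langle(\nabla_{e_i}B)e_i,V\rangle=\|B\|^2-\langle\nabla^*\nabla V,V\rangle.$$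
This proves Lemma 3.1. $\square$

**Normalization.** Pass to $g'=c^2g$, of curvature $-1$, and $V'=V/c$. The Levi-Civita connection is unchanged, so $B'=B/c$ and $\operatorname{div}V'=c^{-1}\operatorname{div}V$. A $g'$-orthonormal frame is $e_i/c$, so the operator $\nabla^*\nabla$ is multiplied by $c^{-2}$. The norm of an endomorphism does not change under $g\mapsto c^2g$, so $\|B'\|^2=c^{-2}\|B\|^2$. Hence (3.1) is preserved, and $B^2=c^2\mathrm{Id}$ becomes $B'^2=\mathrm{Id}$. From now on $c=1$ in all proofs.

**Example 3.2.** Keep $c$ general for a moment. Let $E_i=cy_n\partial_i$, an orthonormal frame, and $V=E_n$. Then $[E_i,E_n]=-cE_i$ and $[E_i,E_j]=0$ for $i,j<n$. For $i,j<n$ the Koszul formula gives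
$$2\langle\nabla_{E_i}E_n,E_j\rangle=\langle[E_i,E_n],E_j\rangle-\langle[E_n,E_j],E_i\rangle+\langle[E_j,E_i],E_n\rangle=-2c\,\delta_{ij},$$
and $2\langle\nabla_{E_n}E_n,E_j\rangle=-\langle[E_n,E_j],E_n\rangle+\langle[E_j,E_n],E_n\rangle=0$. So $\nabla_VV=0$ and $B=-c(\mathrm{Id}-V\otimes V^\flat)$. Then
$$-\nabla^*\nabla V=\sum_i(\nabla_{e_i}B)e_i=c\big(\nabla_VV+(\operatorname{div}V)V\big)=c(\operatorname{div}V)V=-(n-1)c^2V=-\|B\|^2V.$$
The first and third equations of (3.1) hold, so by Step 3 this field is critical for variations through unit vector fields. But $\operatorname{div}V=-(n-1)c\ne0$, so it is not a harmonic map. It is analytic with $\|\nabla V\|$ constant, so it also shows that the condition $\operatorname{div}V=0$ cannot be dropped in Theorem 3(c).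

**Analyticity.** Let $V$ satisfy (3.1), with $c=1$, on an open subset of $H$, and write $V=\sum v_iE_i$ in the frame $E_i=y_n\partial_i$. The product rule gives
$$\nabla^*\nabla V=\sum_i(-\Delta v_i)E_i-2\sum_{i,j}E_j(v_i)\nabla_{E_j}E_i+\sum_iv_i\nabla^*\nabla E_i ,$$
with $\Delta$ the Laplace–Beltrami operator on functions. Also $\|B\|^2=\sum_j\big|\sum_i(E_j(v_i)E_i+v_i\nabla_{E_j}E_i)\big|^2$. So the third equation of (3.1) is a system $-\Delta v_i=P_i(y,v,\partial v)$ with $P_i$ analytic in $y$ and polynomial in $(v,\partial v)$. This is an elliptic system with analytic data, and $C^\infty$ solutions of analytic nonlinear elliptic systems are real-analytic (C. B. Morrey, Amer. J. Math. 80 (1958), 198–218). So $V$ is real-analytic.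

## 4. The Riccati equation and the eigenvalues of $\nabla V$

In this section $V$ is a unit field on some open set with $\nabla_VV=0$ and $\operatorname{div}V=0$. The purpose is to find the eigenvalues of $B$ on $\mathfrak h$.

**Step 1: differentiate $B$ along $V$.** We have $BV=0$, so $(\nabla_VB)V=\nabla_V(BV)-B\nabla_VV=0$. For $X\in\mathfrak h$,
$$(\nabla_VB)X=\nabla_V\nabla_XV-\nabla_{\nabla_VX}V .$$
On the other hand, using $\nabla_VV=0$ and $[V,X]=\nabla_VX-\nabla_XV$,
$$R(V,X)V=\nabla_V\nabla_XV-\nabla_{\nabla_VX}V+\nabla_{\nabla_XV}V .$$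
So $(\nabla_VB)X=R(V,X)V-B^2X$, and $R(V,X)V=X$ in curvature $-1$. Therefore
$$\nabla_VB=\mathrm{Id}-B^2\quad\text{on }\mathfrak h. \tag{4.1}$$
This step used only $\nabla_VV=0$. As a check, take Example 1.2 in polar coordinates: the metric is $(dr^2+r^2d\theta^2)/(r\sin\theta)^2$, $V=-\sin\theta\,\partial_\theta$, and the volume density is $1/(r\sin^2\theta)$. So $B$ is multiplication by
$$\operatorname{div}V=r\sin^2\theta\;\partial_\theta\Big(\frac{-\sin\theta}{r\sin^2\theta}\Big)=\cos\theta,$$
and $V(\cos\theta)=\sin^2\theta=1-\cos^2\theta$.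

**Small dimensions by hand.** For $n=2$, $B$ on the line $\mathfrak h$ is multiplication by $\beta=\operatorname{div}V=0$, while (4.1) says $V\beta=1-\beta^2$, i.e. $0=1$. So there is no such field. For $n=3$, $\operatorname{tr}B=0$ and the trace of (4.1) give $\operatorname{tr}B^2=2$; the eigenvalues are $\mu,-\mu$ with $2\mu^2=2$, that is, $1$ and $-1$. For $n=4$ we get $\operatorname{tr}B=0$, $\operatorname{tr}B^2=3$, and then, by the recursion in Step 2, $\operatorname{tr}B^3=0$ and $\operatorname{tr}B^4=3$. Three numbers with sum $0$ and cube sum $0$ have product $0$, so the eigenvalues are $0,\mu,-\mu$ with $2\mu^2=3$. Then $\operatorname{tr}B^4=2\mu^4=\frac92\neq3$: no such field. Parity matters.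

**Step 2: all power sums.** Let $\operatorname{tr}$ be the trace on $\mathfrak h$, which $\nabla_V$ preserves, and $m=n-1=\operatorname{tr}B^0$. By (4.1), for $j\ge1$,
$$V(\operatorname{tr}B^j)=j\operatorname{tr}(B^{j-1}\nabla_VB)=j\big(\operatorname{tr}B^{j-1}-\operatorname{tr}B^{j+1}\big).$$
Now $\operatorname{tr}B=\operatorname{div}V\equiv0$. If $\operatorname{tr}B^j$ and $\operatorname{tr}B^{j-1}$ are constant, the left side vanishes, so $\operatorname{tr}B^{j+1}=\operatorname{tr}B^{j-1}$ is constant too. By induction $\operatorname{tr}B^j=m$ for $j$ even and $0$ for $j$ odd. If $\lambda_1,\dots,\lambda_m$ are the complex eigenvalues of $B|_{\mathfrak h}$ at a point, with algebraic multiplicity, then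
$$\sum_iq(\lambda_i)=\tfrac m2\big(q(1)+q(-1)\big)\quad\text{for every complex polynomial }q. \tag{4.2}$$

**Step 3: read off the eigenvalues.** If some eigenvalue $\mu\ne\pm1$ existed, choose $q$ with $q(\mu)=1$ and $q=0$ at $\pm1$ and at all other eigenvalues. Then (4.2) says that $\mu$ has multiplicity $0$, a contradiction. So all $\lambda_i=\pm1$. With $q(1)=1$, $q(-1)=0$, (4.2) says that $1$ has algebraic multiplicity $m/2$, and likewise $-1$. Hence $n-1$ is even.

So for even $n$ no such field exists on any nonempty open set. This settles Theorem 1 and Theorem 3(b) for even $n$. In what remains for harmonic $V$, $n=2k+1$ with $k\ge1$, and $\pm1$ have algebraic multiplicity $k$ each.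

## 5. Constant $\|B\|$ along orbits excludes Jordan blocks

The eigenvalues do not yet give $B^2=\mathrm{Id}$: for $k\ge2$ there may be Jordan blocks, and the Riccati equation does not forbid them. In a parallel frame along an orbit, $B(t)=\epsilon\,\mathrm{Id}+e^{-2\epsilon t}N$ with $\epsilon=\pm1$ and a constant $N$, $N^2=0$, satisfies $B'=-2\epsilon e^{-2\epsilon t}N=\mathrm{Id}-B^2$. Such a block is unbounded at one end of the orbit. So we look for a bound on $\|B\|$, and the third equation of (3.1) supplies it.

**Step 1: $\|B\|$ is constant along integral curves.** Let $V$ satisfy (3.1) on $H$ and let $\eta=V^\flat$, so $d^*\eta=-\operatorname{div}V=0$. Bochner's formula $(dd^*+d^*d)\eta=\nabla^*\nabla\eta+\mathrm{Ric}(\eta)$ with $\mathrm{Ric}=-(n-1)g$ gives $d^*d\eta=\varphi\eta$, where $\varphi=\|B\|^2-(n-1)$. Apply $d^*$ and use $d^*d^*=0$: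
$$0=d^*(\varphi\eta)=-V\varphi+\varphi\,d^*\eta=-V\varphi .$$

**Step 2: a Jordan block would be unbounded.** Integral curves of $V$ are unit-speed geodesics, defined on all of $\mathbb R$ because $H$ is complete. Suppose $B|_{\mathfrak h}$ is not diagonalizable at $p$. Its only eigenvalues are $\pm1$, so for a sign $\epsilon$ there are $w,z\in\mathfrak h_p$, $z\ne0$, with $Bz=\epsilon z$ and $Bw=\epsilon w+z$. Extend $w,z$ parallelly along the integral curve through $p$; they stay in $\mathfrak h$ because $V$ is parallel along it. Put $a=Bz-\epsilon z$. By (4.1) and $\epsilon^2=1$,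
$$a'=z-B^2z=-(B+\epsilon)(B-\epsilon)z=-(B+\epsilon)a,\qquad a(0)=0.$$
By uniqueness for linear equations $a\equiv0$, so $Bz=\epsilon z$ and $(B+\epsilon)z=2\epsilon z$ all along. Now put $b=Bw-\epsilon w-e^{-2\epsilon t}z$. Since $(B-\epsilon)w=b+e^{-2\epsilon t}z$,
$$b'=-(B+\epsilon)\big(b+e^{-2\epsilon t}z\big)+2\epsilon e^{-2\epsilon t}z=-(B+\epsilon)b,\qquad b(0)=0,$$
so $b\equiv0$. Hence $Bw=\epsilon w+e^{-2\epsilon t}z$ with $|w|,|z|$ constant and $z\ne0$. This is unbounded as $t\to-\epsilon\infty$, whereas $|Bw|\le\|B\||w|$ is bounded by Step 1. This contradiction shows: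
$$B^2=\mathrm{Id}\ \text{ on }\mathfrak h,\quad\text{both eigenvalues }\pm1\text{ having multiplicity }k\ge1. \tag{5.1}$$

Step 2 used, besides $\nabla_VV=0$ and $\operatorname{div}V=0$ on $H$, only that $\|B\|$ is bounded along each integral curve.

## 6. The trace equation in dimension three, and why it is too weak from dimension five on

By (5.1), $\nabla_VB=0$: the equation along a single orbit has nothing more to say. The natural next attempt is to compare neighboring orbits, using the part of $\nabla^*\nabla V=\|B\|^2V$ not used so far, namely the derivatives of $B$ in directions of $\mathfrak h$. For $n=3$ this finishes the proof, even locally.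

**Proof of Theorem 3(b) for $n=3$.** Let $V$ satisfy (3.1), $c=1$, on a nonempty open set in dimension $3$. By Section 4, $B|_{\mathfrak h}$ is a $2\times2$ matrix with the distinct eigenvalues $1,-1$. So $B^2=\mathrm{Id}$ on $\mathfrak h$, $\nabla_VB=0$, and $E_\pm=\ker(B\mp1)|_{\mathfrak h}$ are line bundles with $\mathfrak h=E_+\oplus E_-$. Let $\pi_\pm$ be the corresponding projections, $D_XZ=(\nabla_XZ)^{\mathfrak h}$ the induced connection on $\mathfrak h$, and
$$T(X,Y)=\big((\nabla_XB)Y\big)^{\mathfrak h},\qquad X,Y\in\mathfrak h .$$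

**Step 1: the algebra of $T$.** For $X,Y\in\mathfrak h$, $(\nabla_XB)Y-(\nabla_YB)X=R(X,Y)V=0$, so $T$ is symmetric. If $Y$ is a section of $E_\pm$, then $(\nabla_XB)Y=\pm\nabla_XY-B\nabla_XY$, and since $BV=0$,
$$T(X,Y)=(\pm1-B)D_XY=\pm2\pi_\mp D_XY\in E_\mp. \tag{6.1}$$
For $X\in E_+$, $Y\in E_-$ this puts $T(X,Y)$ in $E_+$ and $T(Y,X)$ in $E_-$. By symmetry $T(E_+,E_-)=0$.

**Step 2: the trace equation gives $T=0$.** Let $e_i$ be an orthonormal basis of $\mathfrak h$. Since $(\nabla_VB)V=0$, the $\mathfrak h$-part of $\nabla^*\nabla V=\|B\|^2V$ is $\sum_iT(e_i,e_i)=0$. By Step 1,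
$$\sum_iT(\pi_+e_i,\pi_+e_i)+\sum_iT(\pi_-e_i,\pi_-e_i)=0,$$
the first sum in $E_-$, the second in $E_+$; so each vanishes. Let $X$ span the line $E_+$ and $\pi_+e_i=a_iX$. The first sum is $(\sum a_i^2)\,T(X,X)$ with $\sum a_i^2>0$, so $T(X,X)=0$. The same holds for $E_-$. Hence $T=0$.

**Step 3: contradiction with curvature.** By (6.1), $D_X$ preserves $E_\pm$ for $X\in\mathfrak h$. So does $D_V$: for a section $Y$ of $E_\pm$ we have $\nabla_VY\in\mathfrak h$ and $B\nabla_VY=\nabla_V(BY)=\pm\nabla_VY$. Hence the curvature $R^D$ preserves $E_\pm$. From $\nabla_YZ=D_YZ-\langle Z,BY\rangle V$, the $\mathfrak h$-part of $\nabla_X\nabla_YZ$ is $D_XD_YZ-\langle Z,BY\rangle BX$, so for $X,Y,Z\in\mathfrak h$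
$$R^D(X,Y)Z=R(X,Y)Z+\langle Z,BY\rangle BX-\langle Z,BX\rangle BY .$$
For $X\in E_+$, $Y\in E_-$ the right side is
$$-\langle Y,Z\rangle X+\langle X,Z\rangle Y-\langle Z,Y\rangle X+\langle Z,X\rangle Y=2\big(\langle X,Z\rangle Y-\langle Y,Z\rangle X\big).$$
Take $Z=X\ne0$ and $Y\ne0$: $R^D(X,Y)X$ should lie in $E_+$ but has $E_-$-component $2|X|^2Y\ne0$. This contradiction, together with Section 4 for even $n$, proves Theorem 3(b). $\blacksquare$

**Where this stops.** For $n=2k+1$ with $k\ge2$, all of Step 1 remains true once (5.1) is known, and so does $\sum_iT(\pi_+e_i,\pi_+e_i)=0$. But now $\sum_i\pi_+e_i\otimes\pi_+e_i$ is a positive definite element of $S^2E_+$, so the equation reads $\sum_{a=1}^kT(X_a,X_a)=0$ for a suitable basis $X_1,\dots,X_k$ of $E_+$. This is a trace condition, and for $k\ge2$ it does not force $T=0$: $T(X_1,X_1)=-T(X_2,X_2)\ne0$ is compatible with everything derived so far. The step "positive multiple of $T(X,X)$" is lost.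

Nor can one forget the third equation and still argue on open sets: Example 1.3 satisfies $\nabla_VV=0$, $\operatorname{div}V=0$ and $B^2=\mathrm{Id}$ (checked in Section 7). So for the general case we keep only $\nabla_VV=0$, $B^2=\mathrm{Id}$ and analyticity, and use that $V$ is defined on all of $H$.

## 7. Differentials of the endpoint maps

We begin the proof of Theorem 2 ($c=1$). Let $V$ be analytic on $H$ with $\nabla_VV=0$ and $B^2=\mathrm{Id}$ on $\mathfrak h$. The operators $\frac12(\mathrm{Id}\pm B)|_{\mathfrak h}$ are complementary projections, with images $E_\pm=\ker(B\mp1)|_{\mathfrak h}$. Their traces are continuous and integer-valued, hence constant. So $E_\pm$ are analytic bundles of constant ranks $r_\pm$, with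
$$\mathfrak h=E_+\oplus E_-\ \text{(not necessarily orthogonal)},\qquad r_++r_-=n-1 .$$

We use the analytic constant rank theorem, which follows from the analytic inverse function theorem. If $F$ is analytic of constant rank $r$, then near each point it has the form $(u_1,\dots,u_m)\mapsto(u_1,\dots,u_r,0,\dots,0)$ in analytic charts. Two consequences:

1. Level sets of $F$ are closed embedded analytic submanifolds with tangent spaces $\ker dF$.
2. Each point has a neighborhood $O$ such that $F(O)$ is an embedded $r$-dimensional analytic submanifold, $F:O\to F(O)$ is a submersion, and $T_{F(q)}F(O)=\operatorname{im}dF_q$ for all $q\in O$.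

Finally, for a future null $\xi$, the tangent space of the light cone at $\xi$ is $\xi^\perp$, and passing to rays kills $\mathbb R\xi$. So $T_{[\xi]}S\cong\xi^\perp/\mathbb R\xi$ once the representative $\xi$ is fixed.

**Step 1: $F_\pm$ are well defined and constant along orbits.** We have $\langle p\pm V,p\pm V\rangle=-1+1=0$ and $\langle p\pm V,p\rangle=-1<0$, so $p\pm V$ is future null. Also $p+V$ and $p-V$ are not proportional, so $F_+(p)\ne F_-(p)$. Along $\gamma(t)=\cosh t\,p+\sinh t\,V(p)$ we have $V(\gamma)=\gamma'$, so
$$\gamma\pm V(\gamma)=e^{\pm t}\big(p\pm V(p)\big). \tag{7.1}$$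

**Step 2: compute $dF_\pm$.** Write $\partial_X$ for the flat derivative in $\mathbb R^{n,1}$. Since $\langle V,p\rangle=0$ on $H$, $\langle\partial_XV,p\rangle=-\langle V,X\rangle$; as $\langle p,p\rangle=-1$, this gives $\partial_XV=\nabla_XV+\langle X,V\rangle p$. Hence
$$d(p\pm V)(X)=X\pm BX\quad(X\in\mathfrak h),\qquad d(p\pm V)(V)=V\pm p=\pm(p\pm V).$$
The natural map $\mathfrak h_p\to(p\pm V)^\perp/\mathbb R(p\pm V)$ is an isomorphism: $\mathfrak h_p=\{p,V\}^\perp$ is positive definite, so it meets the null line in $0$, and both sides have dimension $n-1$. Write $X=X_++X_-$ with $X_\pm\in E_\pm$. With respect to the representative $p\pm V(p)$,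
$$dF_\pm(X)=X\pm BX=2X_\pm\ \text{ mod }\mathbb R(p\pm V),\qquad dF_\pm(V)=0 . \tag{7.2}$$
So $F_\pm$ has constant rank $r_\pm$, and
$$\ker dF_+=\mathbb RV\oplus E_-,\qquad\ker dF_-=\mathbb RV\oplus E_+ . \tag{7.3}$$

**Check of Example 1.3.** The formula $dF_\pm(X)=X\pm BX$ holds for every geodesic unit field on an open set. In Example 1.3, $F_+$ and $F_-$ take values in lines, so $\mathrm{Id}+B$ and $\mathrm{Id}-B$ both have rank at most $1$ on the plane $\mathfrak h$, hence a kernel. So $B$ has eigenvalues $-1$ and $1$ there: $B^2=\mathrm{Id}$ on $\mathfrak h$ and $\operatorname{div}V=0$, as claimed. By Theorem 3(b) it is the third equation of (3.1) that fails.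

## 8. The sets $Z_x$ are closed, noncompact, and locally independent of $x$

From here to the end of Section 9 assume $r_+\ge1$ and $r_-\ge1$; the aim is a contradiction. Compare with Example 1.3: there $Z_x$ is a ray on a line, not closed in $S\setminus\{x\}$. For a field on all of $H$ this does not happen.

Fix $x\in S$ with $Z_x\ne\emptyset$ and a future null $\xi$ with $x=[\xi]$. Let
$$\mathcal H_\xi=\{p\in H:\langle p,\xi\rangle=-1\},\qquad T_p\mathcal H_\xi=\{p,\xi\}^\perp ,$$
a horosphere at $x$; this is a hypersurface since $\xi\notin\mathbb Rp$. It serves as a chart for $S\setminus\{x\}$: the map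
$$\Phi_\xi:\mathcal H_\xi\to S\setminus\{x\},\qquad\Phi_\xi(p)=[2p-\xi]$$
is an analytic diffeomorphism. Indeed $\langle2p-\xi,2p-\xi\rangle=-4+4=0$ and $\langle2p-\xi,\xi\rangle=-2<0$, so $2p-\xi$ is future null and not proportional to $\xi$. The inverse is $[\eta]\mapsto\eta+\xi/2$ with $\eta$ normalized by $\langle\eta,\xi\rangle=-1$. This point satisfies $\langle\eta+\xi/2,\eta+\xi/2\rangle=\langle\eta,\xi\rangle=-1$ and $\langle\eta+\xi/2,\xi\rangle=-1$, and $2(\eta+\xi/2)-\xi=2\eta$; conversely, for $p\in\mathcal H_\xi$ the normalized representative of $[2p-\xi]$ is $\eta=p-\xi/2$, and $\eta+\xi/2=p$. (For $x=\infty$ in the half-space, $\mathcal H_\xi$ is a horizontal plane and $\Phi_\xi$ is the vertical projection to $\mathbb R^{n-1}$.)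

**Proposition A.** $Z_x$ is a closed subset of $S\setminus\{x\}$ and an embedded analytic submanifold of dimension $r_-$.

**Proof.** The purpose is to cut $F_+^{-1}(x)$ by the horosphere. If $F_+(p)=x$, then $p+V(p)=\mu\xi$ with $\mu>0$, and $-1=\langle p,p+V\rangle=\mu\langle p,\xi\rangle$. So $p\in\mathcal H_\xi$ if and only if $\mu=1$. By (7.1) $\mu$ is multiplied by $e^t$ along the orbit, so each orbit in $F_+^{-1}(x)$ meets $\mathcal H_\xi$ exactly once, where $p+V=\xi$. There $F_-(p)=[p-V]=[2p-\xi]=\Phi_\xi(p)$. As $F_-$ is constant along orbits, $Z_x=\Phi_\xi(\widehat\Sigma_x)$ with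
$$\widehat\Sigma_x=F_+^{-1}(x)\cap\mathcal H_\xi=\{p\in\mathcal H_\xi:V(p)=\xi-p\},$$
which is closed in $\mathcal H_\xi$. By consequence 1 and (7.3), $F_+^{-1}(x)$ is an embedded analytic submanifold with tangent space $\mathbb RV\oplus E_-$. At $p\in\widehat\Sigma_x$, $T_p\mathcal H_\xi=\{p,\xi\}^\perp=\{p,V\}^\perp=\mathfrak h_p$, which does not contain $V$. So the two are transverse, and $\widehat\Sigma_x$ is an embedded analytic submanifold with $T_p\widehat\Sigma_x=(\mathbb RV\oplus E_-)\cap\mathfrak h_p=E_-(p)$. Apply $\Phi_\xi$. $\square$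

**Proposition B.** Every connected component $\Sigma$ of $Z_x$ is noncompact and closed in $S\setminus\{x\}$. Every noncompact closed subset of $\Sigma$, in particular $\Sigma$ itself, has $x$ in its closure.

**Proof.** *Closedness and the last statement.* $\Sigma$ is closed in $Z_x$, hence in $S\setminus\{x\}$. A closed subset of $\Sigma$ is therefore closed in $S\setminus\{x\}$; if its closure in $S$ does not contain $x$, it is closed in the compact space $S$, hence compact.

*Noncompactness: a constant subspace.* Identify $\Sigma$ with a component of $\widehat\Sigma_x$, so $p+V(p)=\xi$ for all $p\in\Sigma$. The representative in (7.2) is then the same $\xi$ at all these points, and the image of $dF_+$ at $p$ is $\mathcal P_p/\mathbb R\xi\subset\xi^\perp/\mathbb R\xi=T_xS$ with $\mathcal P_p=E_+(p)\oplus\mathbb R\xi$. By consequence 2, $p$ has a neighborhood $O$ such that $F_+(O)$ is an embedded submanifold with tangent space $\operatorname{im}dF_+|_q$ at $F_+(q)$ for all $q\in O$. For $q\in\Sigma\cap O$, $F_+(q)=x$, so $\mathcal P_q/\mathbb R\xi=T_xF_+(O)=\mathcal P_p/\mathbb R\xi$.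 So $\mathcal P_p$ is locally constant, and $\mathcal P_p=\mathcal P\subset\xi^\perp$ for all $p$ in the connected set $\Sigma$.

*Noncompactness: projecting along $\mathcal P$.* Consider
$$\Sigma\to\{v:\langle v,\xi\rangle=-1\}/\mathcal P,\qquad p\mapsto p\bmod\mathcal P .$$
The target is an affine space of dimension $n-(r_++1)=r_-$. The differential at $p$ is the natural map $E_-(p)\to\xi^\perp/\mathcal P$. It is injective: if $e_-=e_++s\xi$ with $e_\pm\in E_\pm(p)$, pairing with $p$ gives $0=0+s\langle\xi,p\rangle=-s$, and then $e_-=e_+\in E_-\cap E_+=0$. By dimension the map is a local diffeomorphism, so its image is open. If $\Sigma$ were compact, the image would be a nonempty, open and compact subset of an affine space of dimension $r_-\ge1$, which is impossible. $\square$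

Two embedded submanifolds $P,Q\subset S$ through $y$ are said to have the same germ at $y$ if $P\cap N=Q\cap N$ for some open $N\ni y$. For instance, in Example 1.3 all sets $Z_{(0,b)}$ with $b<a$ have the same germ at $(a,0)$: that of the line. The next statement says that this is no accident.

**Proposition C.** Each $p\in H$ has a neighborhood $O$ such that $S_O:=F_-(O)$ is an embedded analytic $r_-$-dimensional submanifold and $F_-:O\to S_O$ is a submersion. For every $q\in O$, the submanifolds $Z_{F_+(q)}$ and $S_O$ coincide near $F_-(q)$.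

**Proof.** The first part is consequence 2. For $q\in O$, $F_-$ maps $F_+^{-1}(F_+(q))\cap O$ into $Z_{F_+(q)}\cap S_O$. Its differential at $q$, restricted to $E_-(q)\subset T_qF_+^{-1}(F_+(q))$, is $X\mapsto2X$ by (7.2), and maps $E_-(q)$ isomorphically onto $\operatorname{im}dF_-|_q=T_{F_-(q)}S_O$. So the image contains a neighborhood $N'$ of $F_-(q)$ in $S_O$, and $N'\subset Z_{F_+(q)}$. The inclusion of $N'$ into the embedded submanifold $Z_{F_+(q)}$ is an injective immersion between manifolds of the same dimension $r_-$, so $N'$ is open in $Z_{F_+(q)}$ as well as in $S_O$. Hence both coincide near $F_-(q)$. $\square$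

## 9. Continuing $Z_x$ to $x$: one geodesic with two orientations

**Step 1: two targets with one common germ.** Fix $p\in H$ with $O$ as in Proposition C, and let $x=F_+(p)$, $y_0=F_-(p)$. By (7.3) the level set $F_-^{-1}(y_0)$ has tangent space $\mathbb RV\oplus E_+$ at $p$, and by (7.2) $F_+$ restricted to it has rank $r_+\ge1$ at $p$. So there is $q\in O\cap F_-^{-1}(y_0)$ with $x_2:=F_+(q)\ne x$. Then $y_0\in Z_x\cap Z_{x_2}$, so $y_0\ne x,x_2$. By Proposition C applied to $p$ and to $q$, the germs of $Z_x$ and of $Z_{x_2}$ at $y_0$ are both that of $S_O$.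

**Claim.** $x\in Z_{x_2}$.

**Step 2: analytic continuation along $Z_x$.** Let $\Sigma$ be the component of $Z_x$ containing $y_0$, let $C$ be the component of $\Sigma\setminus\{x_2\}$ containing $y_0$, and
$$A=\{y\in C:\ y\in Z_{x_2}\text{ and }\Sigma,\ Z_{x_2}\text{ have the same germ at }y\}.$$
We show $A=C$. First, $y_0\in A$, since $\Sigma$ is open in $Z_x$. Next, $A$ is open in $C$, since equality of germs at $y$ gives equality at nearby points.

To see that $A$ is closed in $C$, let $y_j\in A$ with $y_j\to y\in C$. As $y\ne x_2$ and $Z_{x_2}$ is closed in $S\setminus\{x_2\}$ (Proposition A), $y\in Z_{x_2}$. The tangent spaces of $\Sigma$ and $Z_{x_2}$ agree at $y_j$. Both submanifolds are embedded, so their tangent spaces vary continuously, and they agree at $y$. Hence in an analytic chart around $y$ there is a product neighborhood $D\times D'$, with $D$ a ball in $T_y\Sigma$, in which $\Sigma$ and $Z_{x_2}$ are graphs of analytic maps $u_1,u_2:D\to D'$. (Choose such a neighborhood for each, take $D'$ inside both vertical factors, then shrink $D$ until both graphs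 stay in $D'$.) For large $j$ the point $y_j$ lies in $D\times D'$, and $u_1=u_2$ near its projection to $D$. By the identity theorem $u_1=u_2$ on $D$, so $y\in A$. Since $C$ is connected, $A=C$. In particular $C\subset Z_{x_2}$.

**Step 3: $C$ runs into $x$.** We show $x\in\overline C$.

* If $r_-\ge2$, then $\Sigma\setminus\{x_2\}$ is a connected manifold of dimension at least $2$ with at most one point removed, hence connected, so $C=\Sigma\setminus\{x_2\}$. By Proposition B, $x\in\overline\Sigma$. Since $x\notin\Sigma$ and $x\ne x_2$, points of $\Sigma$ near $x$ lie in $C$, so $x\in\overline C$.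
* If $r_-=1$, then $\Sigma$ is a connected noncompact $1$-manifold, so $\Sigma\cong\mathbb R$. Removing at most one point leaves $C$ with a closed half-line of $\Sigma$ inside it. This is a noncompact closed subset of $\Sigma$, so Proposition B gives $x\in\overline C$.

So there are $y_j\in C\subset Z_{x_2}$ with $y_j\to x\ne x_2$. Since $Z_{x_2}$ is closed in $S\setminus\{x_2\}$, $x\in Z_{x_2}$. The claim is proved.

**Step 4: exchange the roles.** Steps 2 and 3 used only that $x\ne x_2$, that $y_0\in Z_x\cap Z_{x_2}$ and that the germs of $Z_x$ and $Z_{x_2}$ at $y_0$ agree. This is symmetric in $x$ and $x_2$, so also $x_2\in Z_x$. Now $x\in Z_{x_2}$ says that the geodesic oriented from $x$ to $x_2$ is an integral curve of $V$, and $x_2\in Z_x$ says that the same geodesic oriented from $x_2$ to $x$ is one. At a point of it $V$ would equal both $w$ and $-w$ for a unit vector $w$. This is a contradiction, so $r_+\ge1$ and $r_-\ge1$ cannot both hold.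

**Step 5: end of the proof of Theorem 2.** So $r_+=0$ or $r_-=0$. If $r_+=0$, then $B=-\mathrm{Id}$ on $\mathfrak h$, $dF_+=0$, and $F_+$ is constant: a common forward endpoint, $\varepsilon=-1$. If $r_-=0$, then $B=\mathrm{Id}$ on $\mathfrak h$ and $F_-$ is constant: a common backward endpoint, $\varepsilon=1$. Conversely, $V=y_n\partial_n$ points to $\infty$, is analytic, geodesic, and has $B=-\mathrm{Id}$ on $\mathfrak h$ by Example 3.2; $-V$ has $B=\mathrm{Id}$ on $\mathfrak h$. Isometries of $H$ act transitively on $S$ and are analytic, so every unit field pointing to or away from an ideal point is the image of $V$ or $-V$ under an isometry. For general $c$ use the normalization of Section 3. $\blacksquare$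

**Proof of Theorem 1.** A harmonic $V$ satisfies (3.1) and is analytic (Section 3). For $n$ even this is excluded by Section 4. For $n=2k+1$, (5.1) gives $B^2=\mathrm{Id}$ on $\mathfrak h$ with $r_+=r_-=k\ge1$, whereas Theorem 2 says $r_+=0$ or $r_-=0$. $\blacksquare$

## 10. Complete space forms, the metrics $G_\lambda$, and bounded $\|\nabla V\|$

Part (b) of Theorem 3 was proved in Sections 4 and 6.

**Proof of Theorem 3(a).** Lemma 3.1 was proved for every $\lambda>0$ and every manifold of constant curvature $-c^2$, with the same equations (3.1). These equations are local. So a harmonic unit field on a complete manifold of curvature $-c^2$ lifts to a solution of (3.1) on the universal cover of a component, which is $H$ by the Killing–Hopf theorem. After normalization, the analyticity argument of Section 3 and Sections 4, 5, 7, 8, 9 apply to any solution of (3.1) on $H$ and exclude it. $\blacksquare$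

**Proof of Theorem 3(c).** The normalization of Section 3 preserves the hypotheses, so let $c=1$. Section 4 used only $\nabla_VV=0$ and $\operatorname{div}V=0$: it excludes $n$ even and gives eigenvalues $\pm1$ with multiplicity $k\ge1$ each when $n=2k+1$. Step 2 of Section 5 used, apart from these, only boundedness of $\|B\|$ along each integral curve, which is now a hypothesis. So (5.1) holds with $r_+=r_-=k\ge1$. Since $V$ is analytic by assumption, Theorem 2 gives the contradiction. $\blacksquare$
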